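\title{Lipschitz quotients of $\ell_p$}

\begin{abstract}
We prove that for $1<p<\infty$, $p\neq 2$, every Lipschitz quotient of $\ell_p$ is isomorphic to a linear quotient of $\ell_p$. A theorem of Bates, Johnson, Lindenstrauss, Preiss and Schechtman shows that such a space $Y$ is a linear quotient of $L_p$. For $p>2$ we renorm $Y$ by means of the Lipschitz constants of the functions $y^*\circ f$, show that the new norm inherits from $\ell_p$ an asymptotic upper $p$-estimate, and pass from $L_p$ to $\ell_p$ by a blocking of the dyadic filtration. For $p<2$ a comparison of forks in $\ell_p$ and $\ell_2$ shows that $\ell_2$ is not a Lipschitz quotient of $\ell_p$, and a theorem of Johnson and Odell concludes the proof.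
\end{abstract}

\section{The question}\label{sec:intro}

Scalars are real. For a point $z$ of a Banach space and $r>0$, let $B_r(z)$ be the open ball of radius $r$ centered at $z$. A map $f$ from a Banach space $X$ onto a Banach space $Y$ is a \emph{Lipschitz quotient map} if there are constants $\Lambda,C>0$ such that
\begin{equation}\label{eq:def}
\|f(x)-f(x')\|\le\Lambda\|x-x'\|\qquad\text{and}\qquad f(B_\varepsilon(x))\supset B_{\varepsilon/C}(f(x))
\end{equation}
for all $x,x'\in X$ and $\varepsilon>0$; then $Y$ is a \emph{Lipschitz quotient} of $X$. The first condition says that images of balls are not too large, and the second, the \emph{co-Lipschitz} condition, that they are not too small, at any point and at any scale. The co-Lipschitz condition is equivalent to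
\begin{equation}\label{eq:colip}
\operatorname{dist}\big(x,f^{-1}(y)\big)\le C\,\|y-f(x)\|\qquad(x\in X,\ y\in Y),
\end{equation}
since each of the two says that $f^{-1}(y)$ meets $B_\varepsilon(x)$ whenever $C\|y-f(x)\|<\varepsilon$. So every move in $Y$ can be lifted to a move in $X$ that is at most about $C$ times as long, from any starting point in the fiber. Using closed balls in \eqref{eq:def} gives the same class of maps: each variant implies \eqref{eq:colip} with the same $C$ and follows from it with any larger constant.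

By the open mapping theorem a bounded linear surjection is a Lipschitz quotient map, and $Y$ is isomorphic to a \emph{linear quotient} $X/Z$ ($Z$ a closed subspace) exactly when there is a bounded linear surjection of $X$ onto $Y$. It is natural to ask whether nonlinear maps produce any targets that linear maps do not.

\medskip
\noindent\textbf{Question.} \emph{Let $1<p<\infty$, $p\neq2$. Is every Lipschitz quotient of $\ell_p$ isomorphic to a linear quotient of $\ell_p$?}
\medskip

Differentiation suggests the answer yes. Suppose $f$ has a Fr\'echet derivative $T$ at $x$. For $\|y\|<1/C$ and $\varepsilon>0$ there is $u_\varepsilon$ with $\|u_\varepsilon\|<\varepsilon$ and $f(x+u_\varepsilon)-f(x)=\varepsilon y$, so $T(u_\varepsilon/\varepsilon)\to y$ as $\varepsilon\to0$. Thus the closure of $T(B_1(0))$ contains $B_{1/C}(0)$, and the successive approximation in the proof of the open mapping theorem shows that $T$ is onto. The trouble is that such a point $x$ need not exist.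

\begin{example}
Let $\phi(t)=t+|t|/2$ and $f((x_i))=(\phi(x_i))$. Since $\phi$ is increasing with slopes $\frac12$ and $\frac32$, the map $f$ is a bijection of $\ell_p$ satisfying \eqref{eq:def} with $\Lambda=\frac32$, $C=2$. If $f$ had a Fr\'echet derivative $T$ at $x$, then all $x_i\ne0$ and $Te_i=\phi'(x_i)e_i$. For $h_i=-2x_ie_i\to0$ we have $f(x+h_i)-f(x)=h_i$, while $Th_i=(1\pm\frac12)h_i$, so the error is $\frac12\|h_i\|$. Hence $f$ is nowhere Fr\'echet differentiable.
\end{example}

Two known results point the same way as the heuristic. A Lipschitz quotient of a Hilbert space is isomorphic to a Hilbert space; this is why $p=2$ is left out of the question. For $L_p=L_p[0,1]$ there is the following theorem.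

\begin{theorem}[Bates, Johnson, Lindenstrauss, Preiss, Schechtman \cite{BJLPS}]\label{thm:BJLPS}
For $1<p<\infty$, every Lipschitz quotient of $L_p$ is isomorphic to a linear quotient of $L_p$.
\end{theorem}

Since $\ell_p$ is complemented in $L_p$, a Lipschitz quotient of $\ell_p$ is therefore a linear quotient of $L_p$ (Proposition~\ref{prop:reduction}). This does not settle the question: $\ell_2$ is a linear quotient of $L_p$ (Section~\ref{sec:tools}), but for $p\neq2$ it is not a quotient of $\ell_p$ (Remark~\ref{rem:small-s} and Proposition~\ref{prop:ls}). One must extract from a nonlinear map a property that separates $\ell_p$ from $L_p$. The property we use is that in $\ell_p$ a weakly null sequence behaves, in the limit, as if it were disjointly supported from any fixed vector.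

\begin{theorem}\label{thm:main}
Let $1<p<\infty$, $p\neq2$. Every Lipschitz quotient $Y$ of $\ell_p$ is isomorphic to a linear quotient of $\ell_p$.
\end{theorem}

The converse is the open mapping theorem, so the two classes of spaces coincide. The range $p<2$ was settled by Lima and Randrianarivony \cite{LR}, even for uniform quotients.

The two ranges of $p$ need different arguments. In Section~\ref{sec:norm} we transfer the disjointness property of $\ell_p$ to an inequality for an equivalent norm on $Y$; the only differentiation needed is that of real functions on finite-dimensional spaces. Section~\ref{sec:large} shows that for $p>2$ a linear quotient of $L_p$ satisfying this inequality is a linear quotient of $\ell_p$. For $p<2$ the inequality holds in $\ell_2$ and so cannot suffice; Section~\ref{sec:small} excludes $\ell_2$ by a metric argument in the spirit of \cite{LR} and then applies the following theorem.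

\begin{theorem}[Johnson, Odell \cite{JO}]\label{thm:JO}
For $2<q<\infty$, a closed subspace of $L_q$ embeds isomorphically into $\ell_q$ if and only if it has no subspace isomorphic to $\ell_2$.
\end{theorem}

\section{Tools and the reduction to $L_p$}\label{sec:tools}

Throughout, $1<p<\infty$ and $\frac1p+\frac1q=1$, so that $p/q=p-1$ and $(p-1)(q-1)=1$. The unit vector basis of $\ell_p$ is $(e_i)$, $E_k=\operatorname{span}(e_1,\dots,e_k)$, and $P_k$ is the coordinate projection onto $E_k$. By concavity,
\begin{equation}\label{eq:bernoulli}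
(1+x)^{1/p}\le1+x/p\qquad(x\ge-1).
\end{equation}

\emph{Duality.} Let $T:X\to Y$ be a bounded linear operator between Banach spaces. If $T$ is onto, then $T^*$ is an isomorphic embedding (open mapping theorem); if $T$ is an isomorphic embedding, then $T^*$ is onto (Hahn--Banach theorem). For instance, Khintchine's inequality says that the Rademacher functions $r_k(t)=\operatorname{sign}\sin(2^k\pi t)$ span a copy of $\ell_2$ in $L_q$, and the adjoint of the embedding maps $L_p$ onto $\ell_2$.

\emph{The weak$^*$ topology.} A sequence $(z_n)$ in $Y^*$ is weak$^*$-null if $z_n(y)\to0$ for each $y\in Y$; it is then bounded, by the uniform boundedness principle. Bounded weak$^*$-closed subsets of $Y^*$ are weak$^*$-compact, and they are weak$^*$-metrizable when $Y$ is separable.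

\emph{Composition.} If $f$ and $g$ satisfy \eqref{eq:def} with constants $\Lambda,C$ and $\Lambda',C'$, then $g\circ f$ satisfies it with $\Lambda\Lambda'$, $CC'$.

\begin{lemma}\label{lem:disjoint}
If $(h_n)$ is weakly null in $\ell_p$ and $\|h_n\|\to v$, then $\|x+h_n\|^p\to\|x\|^p+v^p$ for every $x\in\ell_p$.
\end{lemma}

\begin{proof}
Fix $k$. The coordinates of $h_n$ tend to $0$, so $\|P_kh_n\|\to0$ and $\|h_n-P_kh_n\|\to v$. The number $\|x+h_n\|$ differs by at most $\|x-P_kx\|+\|P_kh_n\|$ from $\|P_kx+(h_n-P_kh_n)\|=(\|P_kx\|^p+\|h_n-P_kh_n\|^p)^{1/p}$. Let $n\to\infty$ and then $k\to\infty$.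
\end{proof}

\begin{proposition}\label{prop:reduction}
Every Lipschitz quotient $Y$ of $\ell_p$ is isomorphic to a linear quotient of $L_p$. In particular $Y$ is separable and reflexive.
\end{proposition}

\begin{proof}
Let $(I_n)$ be disjoint intervals in $[0,1]$. The functions $|I_n|^{-1/p}\mathbf 1_{I_n}$ span an isometric copy of $\ell_p$, and $Px=\sum_n\big(|I_n|^{-1}\int_{I_n}x\big)\mathbf 1_{I_n}$ is a projection onto it, of norm one by H\"older's inequality. If $f:\ell_p\to Y$ is a Lipschitz quotient map, so is the composition $f\circ P:L_p\to Y$. Apply Theorem~\ref{thm:BJLPS}; quotients of separable reflexive spaces are separable and reflexive.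
\end{proof}

\section{An asymptotic upper $p$-estimate on $Y$}\label{sec:norm}

In this section $1<p<\infty$ is arbitrary, $Y\neq\{0\}$, and $f:\ell_p\to Y$ satisfies \eqref{eq:def}.

\begin{definition}
A norm $|\cdot|$ on $Y$ has an \emph{asymptotic upper $p$-estimate} with constant $K\ge1$ if for all $y\in Y$ and all weakly null sequences $(w_n)$ in $Y$,
\begin{equation}\label{eq:upper}
\limsup_n|y+w_n|^p\le|y|^p+K\limsup_n|w_n|^p .
\end{equation}
\end{definition}

By Lemma~\ref{lem:disjoint} the norm of $\ell_p$ has it with $K=1$. The essential feature of \eqref{eq:upper} is the coefficient $1$ of $|y|^p$: it allows the inequality to be iterated without loss. For the same reason \eqref{eq:upper} is a property of the particular norm, and we must find a norm on $Y$ that is exactly adapted to $f$.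

\subsection*{The norm on $Y^*$}
If $f$ were a linear operator $Q$, the right norm on $Y^*$ would be $\|Q^*y^*\|$, which is the Lipschitz constant of $y^*\circ Q$. This last description makes sense for every $f$. Put
\[
|y^*|=\operatorname{Lip}(y^*\circ f)=\sup_{x\neq x'}\frac{y^*(f(x)-f(x'))}{\|x-x'\|}\qquad(y^*\in Y^*).
\]
As a supremum, over a family symmetric under change of sign, of weak$^*$-continuous linear functionals, $|\cdot|$ is a weak$^*$-lower semicontinuous seminorm. The Lipschitz condition gives $|y^*|\le\Lambda\|y^*\|$. The co-Lipschitz condition gives, for all $x\in\ell_p$ and $\rho>0$,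
\begin{equation}\label{eq:rise}
\sup_{\|u\|<\rho}y^*\big(f(x+u)-f(x)\big)\ \ge\ \sup_{\|y\|<\rho/C}y^*(y)=\rho\|y^*\|/C,
\end{equation}
and the left side is at most $\rho|y^*|$. Hence
\begin{equation}\label{eq:equiv}
\|y^*\|/C\le|y^*|\le\Lambda\|y^*\|,
\end{equation}
so $|\cdot|$ is an equivalent norm on $Y^*$, and $\Lambda C\ge1$. We shall prove a lower $q$-estimate for this norm and then dualize it.

\subsection*{The linear model}
Let $f=Q$ be linear, and suppose that $\xi=Q^*y^*\in\ell_q$ is supported in $\{1,\dots,k\}$ with $\|\xi\|=L>0$, while $\zeta_n=Q^*z_n$ is supported beyond $k$ with $\|\zeta_n\|=t$. Then $|y^*+z_n|^q=L^q+t^q$. Let us find the lower bound by testing on vectors of $\ell_p$, since this is what can be imitated for a nonlinear map. Take unit vectors $d\in E_k$ with $\xi(d)=L$ and $w_n$ supported beyond $k$ with $\zeta_n(w_n)=t$. For $b>0$ the vector $d+bw_n$ has norm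
\[
N_b=(1+b^p)^{1/p},
\]
and $(\xi+\zeta_n)(d+bw_n)=L+bt$, so $|y^*+z_n|\ge(L+bt)/N_b$. With $b=(t/L)^{q-1}$ we get $b^p=(t/L)^q$ and $L+bt=L(1+(t/L)^q)$, so the bound is $L(1+(t/L)^q)^{1/q}=(L^q+t^q)^{1/q}$. The sideways step $bw_n$ gains $bt$, which is of first order in $b$, and lengthens the vector only by about $b^p/p$.

For nonlinear $f$ put $F=y^*\circ f$ and $L=\operatorname{Lip}F$. Two things break. First, $F$ may change along the sideways step. The remedy is to take a segment from $x-rd$ to $x+rd$ along which $F$ rises by almost the maximal amount $2rL$. If $w$ is supported beyond $k$ and $\|w\|\le br$, then $x+w$ is within $rN_b$ of \emph{both} endpoints. The Lipschitz bound from the upper endpoint forces $F(x+w)\ge F(x+rd)-LrN_b$, which exceeds $F(x-rd)$ by almost $rL(2-N_b)$. So $L$ in the model is replaced by $L(2-N_b)$, another loss of order $b^p$. Second, the step on which $z_n\circ f$ rises comes from \eqref{eq:rise} and has an uncontrolled component $a$ in $E_k$. So we need the almost maximal rise on all the parallel segments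 centered at $x+a$ with $a\in E_k$, $\|a\|\le br$. A point of differentiability of $F|_{E_k}$ provides this. We use \emph{Rademacher's theorem}: a real Lipschitz function on a finite-dimensional normed space is differentiable outside a set of Lebesgue measure zero.

\begin{lemma}\label{lem:center}
Let $F:\ell_p\to\mathbb R$ have Lipschitz constant $L>0$, and let $b>0$, $0<\eta<1$. There are $k\in\mathbb N$, a point $x_0\in E_k$, a unit vector $d\in E_k$ and $r>0$ such that
\begin{equation}\label{eq:segments}
F(x_0+a+rd)-F(x_0+a-rd)\ge2rL(1-2\eta)\qquad(a\in E_k,\ \|a\|\le br).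
\end{equation}
\end{lemma}

\begin{proof}
Finitely supported vectors are dense, so there are $k$ and $x\neq x'$ in $E=E_k$ with $F(x)-F(x')>(1-\eta)L\lambda$, where $\lambda=\|x-x'\|$. Put $d=(x-x')/\lambda$. The segment from $x'$ to $x$ may consist of points of nondifferentiability, so we translate it slightly. By continuity there is an open ball $U$ about $0$ in $E$ with $F(x+v)-F(x'+v)>(1-\eta)L\lambda$ for $v\in U$. Let $Z\subset E$ be a Borel null set outside which $F|_E$ is differentiable. By Fubini's theorem,
\[
\int_U\big|\{t\in[0,\lambda]:x'+v+td\in Z\}\big|\,dv=\int_0^\lambda\big|Z\cap(x'+td+U)\big|\,dt=0 .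
\]
Fix $v\in U$ with $x'+v+td\notin Z$ for almost every $t\in[0,\lambda]$. The function $t\mapsto F(x'+v+td)$ is Lipschitz, hence the integral of its derivative, and its increment over $[0,\lambda]$ exceeds $(1-\eta)L\lambda$. So for some $t$ the point $x_0=x'+v+td$ lies outside $Z$ and the derivative at $t$ exceeds $(1-\eta)L$; that is, the differential $\varphi$ of $F|_E$ at $x_0$ satisfies $\varphi(d)>(1-\eta)L$. Choose $\delta>0$ with $|F(x_0+a)-F(x_0)-\varphi(a)|\le\frac{\eta L}{1+b}\|a\|$ for $a\in E$, $\|a\|\le\delta$, and put $r=\delta/(1+b)$. If $\|a\|\le br$, then $\|a\pm rd\|\le(1+b)r=\delta$, so each of the two values of $F$ in \eqref{eq:segments} is within $\eta Lr$ of its linear approximation, and their difference is at least $2r\varphi(d)-2\eta Lr\ge2rL(1-2\eta)$.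
\end{proof}

\begin{lemma}[Key inequality]\label{lem:key}
Let $y^*\in Y^*$ with $L=|y^*|>0$, let $(z_n)$ be weak$^*$-null in $Y^*$, and let $\sigma\ge0$ satisfy $\liminf_n\|z_n\|\ge C\sigma$. Then for every $b>0$,
\[
\liminf_n|y^*+z_n|\ \ge\ \frac{L(2-N_b)+b\sigma}{N_b}.
\]
\end{lemma}

\begin{proof}
Pass to a subsequence along which $|y^*+z_n|$ converges to the lower limit. Fix $0<\eta<1$ and take $k,x_0,d,r$ from Lemma~\ref{lem:center} for $F=y^*\circ f$.

\emph{The sideways step.} For large $n$ we have $\|z_n\|\ge(1-\eta)C\sigma$, so \eqref{eq:rise} with $\rho=br$ gives $u_n$ with $\|u_n\|<br$ and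
\[
z_n\big(f(x_0+u_n)-f(x_0)\big)\ge(1-\eta)\,br\|z_n\|/C\ge(1-\eta)^2br\sigma .
\]
As $E_k$ is finite-dimensional, we may pass to a subsequence with $P_ku_n\to a\in E_k$, $\|a\|\le br$. Put $w_n=u_n-P_ku_n$, which is supported beyond $k$ and has norm at most $br$, and let $x_n=x_0+a+w_n$, $x^\pm=x_0+a\pm rd$. Write
\[
f(x_n)-f(x^-)=\big[f(x_n)-f(x_0+u_n)\big]+\big[f(x_0+u_n)-f(x_0)\big]+\big[f(x_0)-f(x^-)\big].
\]
The first bracket has norm at most $\Lambda\|a-P_ku_n\|\to0$ and $(z_n)$ is bounded; the last bracket is a fixed vector and $(z_n)$ is weak$^*$-null. Therefore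
\begin{equation}\label{eq:zgain}
z_n\big(f(x_n)-f(x^-)\big)\ge(1-\eta)^2br\sigma-o(1).
\end{equation}

\emph{The rise of $F$.} Since $d$ and $w_n$ have disjoint supports, $\|x_n-x^\pm\|=(r^p+\|w_n\|^p)^{1/p}\le rN_b$; this is the only use of the norm of $\ell_p$. By \eqref{eq:segments},
\[
F(x_n)-F(x^-)\ge F(x^+)-F(x^-)-L\|x^+-x_n\|\ge 2rL(1-2\eta)-LrN_b .
\]
Adding \eqref{eq:zgain},
\[
|y^*+z_n|\,rN_b\ge(y^*+z_n)\big(f(x_n)-f(x^-)\big)\ge rL(2-4\eta-N_b)+(1-\eta)^2br\sigma-o(1).
\]
Divide by $rN_b$, let $n\to\infty$, and then let $\eta\to0$.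
\end{proof}

For small $b$ the bound is about $L+b\sigma-2Lb^p/p$. The gain beats the loss once $b^{p-1}$ is a small multiple of $\sigma/L$, and this is where $p>1$ enters: for $p=1$ one has $N_b=1+b$ and the loss is of first order too.

\begin{lemma}[Lower $q$-estimate on $Y^*$]\label{lem:lower}
Let $\gamma=\frac12(8\Lambda C)^{-q}\in(0,1]$. For all $y^*\in Y^*$ and all weak$^*$-null $(z_n)$ with $|z_n|\to t$,
\[
\liminf_n|y^*+z_n|^q\ge|y^*|^q+\gamma t^q .
\]
\end{lemma}

\begin{proof}
Let $L=|y^*|$, $\mu=\liminf_n|y^*+z_n|$ and $\sigma=t/(\Lambda C)\le t$. We must show $\mu^q\ge L^q+\frac12 8^{-q}\sigma^q$. If $L=0$, then $\mu=t\ge\sigma$. Lower semicontinuity gives $\mu\ge L$, which settles the case $t=0$. So let $L,t>0$. By \eqref{eq:equiv}, $\liminf\|z_n\|\ge t/\Lambda=C\sigma$, so Lemma~\ref{lem:key} applies with $\sigma$ and with any smaller number.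

\emph{Case $\sigma\le L$.} Take $b=(\sigma/4L)^{q-1}$, so that $b^{p-1}=\sigma/4L$ and $b\le1$. Let $\alpha=b^p/p\le1$. Then $N_b\le1+\alpha$ by \eqref{eq:bernoulli}, and $2\alpha L=\frac{2b}{p}\cdot\frac\sigma4\le\frac{b\sigma}2$. The bound of Lemma~\ref{lem:key} equals $(2L+b\sigma)/N_b-L$, so
\[
\mu\ge\frac{2L+b\sigma}{1+\alpha}-L=L+\frac{b\sigma-2\alpha L}{1+\alpha}\ge L+\frac{b\sigma}4=L\Big(1+\Big(\frac{\sigma}{4L}\Big)^q\Big).
\]
Since $(1+x)^q\ge1+x$ for $x\ge0$, this gives $\mu^q\ge L^q+4^{-q}\sigma^q$.

\emph{Case $\sigma>L$.} Let $\beta=4^{-q}$. The previous computation with $L$ in place of $\sigma$ gives $\mu^q\ge(1+\beta)L^q$. The triangle inequality gives $\mu\ge t-L$, which together with $\mu\ge L$ yields $2\mu\ge t\ge\sigma$. Hence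
\[
L^q+\tfrac12 8^{-q}\sigma^q\le\mu^q\Big(\frac1{1+\beta}+\frac\beta2\Big)\le\mu^q,
\]
because $\beta/2\le\beta/(1+\beta)$.
\end{proof}

\subsection*{The norm on $Y$}
For $y\in Y$ put $|y|=\sup\{y^*(y):|y^*|\le1\}$. By \eqref{eq:equiv} the set $\{|y^*|\le1\}$ lies between the balls of radii $1/\Lambda$ and $C$ of $Y^*$, so $\|y\|/\Lambda\le|y|\le C\|y\|$, and $y^*(y)\le|y^*|\,|y|$ by homogeneity. The set is weak$^*$-closed by lower semicontinuity, hence weak$^*$-compact, and the supremum is attained.

\begin{proposition}\label{prop:upper}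
Let $1<p<\infty$ and let $f:\ell_p\to Y\neq\{0\}$ be a Lipschitz quotient map. The equivalent norm $|\cdot|$ on $Y$ has an asymptotic upper $p$-estimate with constant $K=\gamma^{-(p-1)}$.
\end{proposition}

\begin{proof}
Let $y\in Y$ and let $(w_n)$ be weakly null. Pick $y_n^*$ with $|y_n^*|\le1$ and $y_n^*(y+w_n)=|y+w_n|$. As $Y$ is separable, we can pass to a subsequence along which $|y+w_n|$ converges to the original upper limit, $y_n^*\to y^*$ weak$^*$, $|w_n|\to\omega$, and $|z_n|\to t$ for $z_n=y_n^*-y^*$. Here $\omega$ is at most the original upper limit of $|w_n|$. Lemma~\ref{lem:lower} gives $|y^*|^q+\gamma t^q\le\liminf|y_n^*|^q\le1$. In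
\[
|y+w_n|=y^*(y)+z_n(w_n)+z_n(y)+y^*(w_n)
\]
the last two terms tend to $0$, so H\"older's inequality in $\mathbb R^2$ gives
\[
\lim_n|y+w_n|\le|y^*|\,|y|+(\gamma^{1/q}t)(\gamma^{-1/q}\omega)\le\big(|y^*|^q+\gamma t^q\big)^{1/q}\big(|y|^p+\gamma^{-p/q}\omega^p\big)^{1/p},
\]
which is at most $(|y|^p+K\omega^p)^{1/p}$.
\end{proof}

\begin{remark}\label{rem:small-s}
Iteration of \eqref{eq:upper} already shows that $\ell_s$ is not a Lipschitz quotient of $\ell_p$ when $1<s<p$. Suppose a norm on $\ell_s$ with $A^{-1}\|y\|\le|y|\le A\|y\|$ satisfies \eqref{eq:upper}. The basis is weakly null, so we can choose $n_1<n_2<\cdots$ one at a time such that $|e_{n_1}+\dots+e_{n_j}|^p\le j(KA^p+1)$ for all $j$. The left side is at least $A^{-p}j^{p/s}$, which forces $s\ge p$. In particular $\ell_2$ is excluded for $p>2$.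
\end{remark}

\section{The case $p>2$: from $L_p$ to $\ell_p$}\label{sec:large}

\begin{proposition}\label{prop:blocking}
Let $2\le p<\infty$, let $Q:L_p\to Y$ be a bounded linear surjection onto a Banach space $Y\neq\{0\}$, and let $|\cdot|$ be an equivalent norm on $Y$ satisfying \eqref{eq:upper} for some $K\ge1$. Then $Y$ is isomorphic to a linear quotient of $\ell_p$.
\end{proposition}

Let $D_k$ be the space of functions that are constant on the dyadic intervals of length $2^{-k}$; in the $L_p$ norm it is isometric to $\ell_p^{2^k}$. Let $\mathbb E_k$ be the conditional expectation onto $D_k$, which replaces a function by its average on each of these intervals. It is a contraction on every $L_r$, $1\le r\le\infty$, real or complex, and satisfies $\mathbb E_j\mathbb E_k=\mathbb E_{\min(j,k)}$ and $\int(\mathbb E_kx)\phi=\int x\,\mathbb E_k\phi$. Moreover $\mathbb E_kx\to x$ in $L_r$ for $r<\infty$, since dyadic step functions are dense. Given $k_1<k_2<\cdots$, put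
\[
\Delta_1=\mathbb E_{k_1},\qquad\Delta_n=\mathbb E_{k_n}-\mathbb E_{k_{n-1}}\quad(n\ge2).
\]
Each $\Delta_n$ is a projection of norm at most $2$ with range in $D_{k_n}$, and $\mathbb E_{k_{n-1}}\Delta_n=0$ for $n\ge2$. Also $x=\sum_n\Delta_nx$ in $L_p$.

The space $\mathcal D=\big(\sum_nD_{k_n}\big)_{\ell_p}$ of sequences $(u_n)$ with $u_n\in D_{k_n}$ and $\sum\|u_n\|^p<\infty$ is isometric to $\ell_p$. The natural candidate for a surjection is
\[
S:\mathcal D\to Y,\qquad S\big((u_n)\big)=\sum_nQ\Delta_nu_n .
\]
It is onto if the blocks $\Delta_nx$ of every $x\in L_p$ are $p$-summable in norm, which is a property of $L_p$ for $p\ge2$ and any $(k_n)$. Its boundedness must come from $Y$. Without $Q$ the sum is unbounded for $p>2$: for $u_n=a_nr_{k_n}$ we have $\Delta_nu_n=u_n$ and $\|\sum u_n\|_p\ge\|\sum u_n\|_2=(\sum a_n^2)^{1/2}$, which is not dominated by $(\sum|a_n|^p)^{1/p}$. We begin with the property of $L_p$, using the \emph{Riesz--Thorin theorem} in this form: if a complex-linear map $T$ from the simple functions on $[0,1]$ to measurable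 functions on a $\sigma$-finite measure space satisfies $\|Tx\|_2\le A_0\|x\|_2$ and $\|Tx\|_\infty\le A_1\|x\|_\infty$, then $\|Tx\|_p\le A_0^{2/p}A_1^{1-2/p}\|x\|_p$ for $2\le p<\infty$.

\begin{lemma}\label{lem:RT}
For $2\le p<\infty$, any $k_1<k_2<\cdots$ and any $x\in L_p$, $\ \sum_n\|\Delta_nx\|_p^p\le2^{p-2}\|x\|_p^p$.
\end{lemma}

\begin{proof}
For complex-valued simple $x$ regard $Tx=(\Delta_nx)_n$ as a function on $\mathbb N\times[0,1]$, so that $\|Tx\|_p^p=\sum_n\|\Delta_nx\|_p^p$. In $L_2$ the $\Delta_n$ are orthogonal projections with mutually orthogonal ranges, so $A_0=1$ is admissible, and $\|Tx\|_\infty=\sup_n\|\Delta_nx\|_\infty\le2\|x\|_\infty$. Interpolation gives the inequality for simple $x$, in particular for real ones. Each partial sum of the left side is continuous in $x\in L_p$, so the inequality extends by density.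
\end{proof}

To bound $S$ we need \eqref{eq:upper} in a form that is uniform over a finite-dimensional space of vectors $y$ and replaces ``weakly null'' by ``having mean zero on short intervals''. Let $\|Q\|$ be the norm of $Q:L_p\to(Y,|\cdot|)$ and $M=K\|Q\|^p$, which is positive as $Y\ne\{0\}$.

\begin{lemma}\label{lem:uniform}
Under the hypotheses of Proposition~\ref{prop:blocking}, for each finite-dimensional subspace $G\subset Y$ and each $\eta>0$ there is $m_0$ such that for all $m\ge m_0$,
\begin{equation}\label{eq:uniform}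
|g+Qx|^p\le(1+\eta)\big(|g|^p+M\|x\|^p\big)\qquad(g\in G,\ x\in\ker\mathbb E_m).
\end{equation}
\end{lemma}

\begin{proof}
The kernels decrease, since $\mathbb E_m=\mathbb E_m\mathbb E_{m+1}$, so it suffices to find one $m$. If there is none, then by homogeneity there are, for every $m$, vectors $g_m\in G$ and $x_m\in\ker\mathbb E_m$ with $|g_m|^p+M\|x_m\|^p=1$ and $|g_m+Qx_m|^p>1+\eta$. Both sequences are bounded. Pass to a subsequence with $g_m\to g$ and $\|x_m\|\to\xi$, so that $|g|^p+M\xi^p=1$. For $\phi\in L_q$ we have $\int x_m\,\mathbb E_m\phi=\int(\mathbb E_mx_m)\phi=0$, hence $\int x_m\phi=\int x_m(\phi-\mathbb E_m\phi)\to0$. Thus $(x_m)$ and $(Qx_m)$ are weakly null, and \eqref{eq:upper} gives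
\[
\limsup_m|g_m+Qx_m|^p=\limsup_m|g+Qx_m|^p\le|g|^p+K\|Q\|^p\xi^p=1,
\]
a contradiction.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:blocking}]
Take $\eta_n>0$ with $\prod_n(1+\eta_n)\le2$. Let $k_1=1$ and choose inductively $k_{n+1}>k_n$ such that \eqref{eq:uniform} holds for $G=Q(D_{k_n})$, $\eta=\eta_n$, $m=k_{n+1}$. The range of $\Delta_{n+1}$ need not lie in $\ker\mathbb E_{k_{n+1}}$, so the next block is not controlled against $Q(D_{k_n})$; but the range of $\Delta_{n+2}$ does lie there. We therefore treat odd and even indices separately.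

Let $x_n\in\Delta_nL_p$ and let $i\le j$ be indices of the same parity. For $n=i,i+2,\dots,j$ put $g_n=Qx_i+Qx_{i+2}+\dots+Qx_n\in Q(D_{k_n})$. Then $|g_i|^p\le M\|x_i\|^p$ because $K\ge1$, and \eqref{eq:uniform} gives
\[
|g_{n+2}|^p\le(1+\eta_n)\big(|g_n|^p+M\|x_{n+2}\|^p\big).
\]
By induction $|g_n|^p\le M\prod_{l<n}(1+\eta_l)\,\big(\|x_i\|^p+\|x_{i+2}\|^p+\dots+\|x_n\|^p\big)$, so
\begin{equation}\label{eq:parity}
|Qx_i+Qx_{i+2}+\dots+Qx_j|^p\le2M\big(\|x_i\|^p+\|x_{i+2}\|^p+\dots+\|x_j\|^p\big).
\end{equation}
For $(u_n)\in\mathcal D$ apply \eqref{eq:parity} to $x_n=\Delta_nu_n$, for which $\|x_n\|\le2\|u_n\|$. The series $\sum Qx_n$ over odd $n$ and over even $n$ are Cauchy, and each sum has norm at most $2(2M)^{1/p}\|(u_n)\|$. Hence $S$ is a well-defined bounded operator.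

Given $y=Qx$, put $u_n=\Delta_nx$. Then $(u_n)\in\mathcal D$ by Lemma~\ref{lem:RT}, $\Delta_nu_n=u_n$, and $S((u_n))=\lim_NQ\,\mathbb E_{k_N}x=y$. So $S$ maps $\mathcal D$, an isometric copy of $\ell_p$, onto $Y$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $p>2$]
The case $Y=\{0\}$ is trivial. Otherwise $Y$ is the image of $L_p$ under a bounded linear surjection by Proposition~\ref{prop:reduction}, it has an equivalent norm satisfying \eqref{eq:upper} by Proposition~\ref{prop:upper}, and Proposition~\ref{prop:blocking} applies.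
\end{proof}

\begin{remark}\label{rem:fails}
The hypothesis $p\ge2$ was used only in Lemma~\ref{lem:RT}, which fails for $p<2$ with any constant: $x=\sum a_nr_{k_n}$ has $\|x\|_p\le(\sum a_n^2)^{1/2}$, while $\sum\|\Delta_nx\|_p^p=\sum|a_n|^p$. Proposition~\ref{prop:blocking} itself fails for $p<2$. The space $\ell_2$ is a linear quotient of $L_p$, its norm satisfies \eqref{eq:upper} with $K=1$ by Lemma~\ref{lem:disjoint} and the inequality $(\alpha^2+\beta^2)^{1/2}\le(\alpha^p+\beta^p)^{1/p}$, and yet it is not a quotient of $\ell_p$ by Proposition~\ref{prop:ls} below.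
\end{remark}

\section{The case $p<2$: forks}\label{sec:small}

\begin{proposition}\label{prop:ls}
If $1<p<s<\infty$, then $\ell_s$ is not a Lipschitz quotient of $\ell_p$.
\end{proposition}

The idea is to compare the price of a detour in the two spaces. In $\ell_s$ let $\|y\|=3$ and go from $0$ to $y$ in three steps, through $y/3$ and $v_n=\frac23y+\tau e_n$. By Lemma~\ref{lem:disjoint} the last two steps have length tending to $(1+\tau^s)^{1/s}$, so infinitely many paths, spread $\tau$ apart, are longer than the straight one by only about $\tau^s$. Now lift these paths to $\ell_p$ through a quotient map $g$, at a place where lifting is as expensive as it can be, so that the fiber over $y$ is almost as far away as the three lifted steps can reach (Figure~\ref{fig:fork}). The lifts of the $v_n$ are still spread about $\tau$ apart because $g$ is Lipschitz. But in $\ell_p$ a fork with spread prongs reaches less far than a straight segment. For example, the fork with handle $e_1$ and prongs $\alpha e_1+ve_n$, where $\alpha^p+v^p=1$, has tips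 of norm $((1+\alpha)^p+v^p)^{1/p}$; for $p=2$ this is $(2+2\alpha)^{1/2}=2-v^2/4+O(v^4)$. In general the deficit is of order $v^p$, and $\tau^p$ is much larger than $\tau^s$.

All three steps are needed. Without the handle, spread prongs of length $R$ can all reach distance $R$ from the origin; the third step brings the tips back to the single fiber $g^{-1}(y)$, whose distance from the origin is known.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw (0,0) -- (1.4,0);
\draw (1.4,0) -- (2.8,0.55) -- (4.2,0);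
\draw (1.4,0) -- (2.8,0.15) -- (4.2,0);
\draw (1.4,0) -- (2.8,-0.45) -- (4.2,0);
\fill (0,0) circle (1.5pt) node[below] {$0$};
\fill (1.4,0) circle (1.5pt) node[below] {$y/3$};
\fill (2.8,0.55) circle (1.5pt) node[above] {$v_n$};
\fill (2.8,0.15) circle (1.5pt);
\fill (2.8,-0.45) circle (1.5pt);
\fill (4.2,0) circle (1.5pt) node[below] {$y$};
\node at (0.4,1.1) {$\ell_s$};
\draw[->] (5.5,0.5) -- node[above] {$g$} (4.8,0.5);
\draw (6,0) -- (7.4,0);
\draw (7.4,0) -- (8.7,0.55) -- (10.1,0.8);
\draw (7.4,0) -- (8.8,0.15) -- (10.2,0.2);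
\draw (7.4,0) -- (8.72,-0.45) -- (10.13,-0.65);
\draw[dashed] (10.03,1.1) .. controls (10.27,0.3) and (10.22,-0.3) .. (10.06,-1);
\fill (6,0) circle (1.5pt) node[below] {$0$};
\fill (7.4,0) circle (1.5pt) node[below] {$x_1$};
\fill (8.7,0.55) circle (1.5pt) node[above] {$x_{2,n}$};
\fill (8.8,0.15) circle (1.5pt);
\fill (8.72,-0.45) circle (1.5pt);
\fill (10.1,0.8) circle (1.5pt) node[right] {$x_{3,n}$};
\fill (10.2,0.2) circle (1.5pt);
\fill (10.13,-0.65) circle (1.5pt);
\node[right] at (10.1,-0.95) {$g^{-1}(y)$};
\node at (6.4,1.1) {$\ell_p$};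
\end{tikzpicture}
\caption{Left: three-step paths from $0$ to $y$ in $\ell_s$ through points $v_n$ that are at least $\tau$ apart; each step has length at most $1+\tau^s$. Right: their lifts to $\ell_p$ under a Lipschitz quotient map $g$. The fork $0,x_1,x_{2,n}$ has spread tips, so it falls short of a straight segment by an amount of order $\tau^p$, too much for the third step to reach the fiber $g^{-1}(y)$ when $s>p$.}
\label{fig:fork}
\end{figure}

\begin{lemma}[Forks in $\ell_p$]\label{lem:fork}
Let $\kappa=\min(1,2^{p-1}-1)>0$ and $R>0$. Let $a,b_n\in\ell_p$ have norm at most $R$, with $b_n\to b$ weakly and $\|b_n-b\|\to v$. Then $\lim_n\|a+b_n\|^p\le(2R)^p-\kappa v^p$.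
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:disjoint}, $\|b\|^p+v^p=\lim\|b_n\|^p\le R^p$. So $\|b\|\le\alpha R$ for $\alpha=(1-(v/R)^p)^{1/p}\in[0,1]$, we have $v^p=R^p(1-\alpha^p)$, and $1-\alpha\ge\frac1p(v/R)^p$ by \eqref{eq:bernoulli}. By Lemma~\ref{lem:disjoint} again,
\[
\lim_n\|a+b_n\|^p=\|a+b\|^p+v^p\le R^ph(\alpha),\qquad h(u)=(1+u)^p+1-u^p .
\]
Now $h'(u)=p\,[(1+u)^{p-1}-u^{p-1}]$. The derivative of the bracket, $(p-1)[(1+u)^{p-2}-u^{p-2}]$, does not change sign for $u>0$, so on $[0,1]$ the bracket is monotone, with end values $1$ and $2^{p-1}-1$. Thus $h'\ge p\kappa$ on $[0,1]$ and $h(\alpha)\le h(1)-p\kappa(1-\alpha)\le2^p-\kappa(v/R)^p$.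
\end{proof}

For $p=1$ the constant $\kappa$ vanishes and forks lose nothing: in $\ell_1$ the prongs $b_n=e_{n+1}$ are $2$ apart, and $\|e_1+b_n\|=2$.

\begin{proof}[Proof of Proposition~\ref{prop:ls}]
Suppose $g:\ell_p\to\ell_s$ satisfies \eqref{eq:def}. The estimates must be sharp to first order, so we replace $C$ by the best constant in \eqref{eq:colip}:
\[
\theta=\sup\Big\{\frac{\operatorname{dist}(x,g^{-1}(y))}{\|y-g(x)\|}:\ x\in\ell_p,\ y\in\ell_s,\ y\neq g(x)\Big\}\le C .
\]
If $g(x')=y$, then $\|y-g(x)\|\le\Lambda\|x'-x\|$, so $\theta\ge1/\Lambda$. By the definition of $\theta$, for $\eta>0$, any $x$ and any $y$ there is $x'\in g^{-1}(y)$ with $\|x'-x\|\le(1+\eta)\theta\|y-g(x)\|$; we call this \emph{lifting}.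

Fix $\tau,\eta\in(0,1)$ and choose $x_0,y_0$ with $y_0\neq g(x_0)$ and $\operatorname{dist}(x_0,g^{-1}(y_0))>(1-\eta)\theta\|y_0-g(x_0)\|$. Let $\lambda=\|y_0-g(x_0)\|/3$ and $y=(y_0-g(x_0))/\lambda$, and replace $g$ by $x\mapsto(g(x_0+\lambda x)-g(x_0))/\lambda$. This changes neither $\Lambda$ nor $\theta$. Now $g(0)=0$, $\|y\|=3$, and every point of $g^{-1}(y)$ has norm greater than $3(1-\eta)\theta$.

Put $\rho=1+\tau^s\le2$, $R=(1+\eta)\theta\rho$ and $v_n=\frac23y+\tau e_n$. The norms $\|v_n-\frac y3\|=\|\frac y3+\tau e_n\|$ and $\|y-v_n\|=\|\frac y3-\tau e_n\|$ tend to $(1+\tau^s)^{1/s}<\rho$ by Lemma~\ref{lem:disjoint} in $\ell_s$. Lifting three times gives $x_1\in g^{-1}(y/3)$ and, for large $n$, $x_{2,n}\in g^{-1}(v_n)$ and $x_{3,n}\in g^{-1}(y)$ with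
\[
\|x_1\|\le R,\qquad\|x_{2,n}-x_1\|\le R,\qquad\|x_{3,n}-x_{2,n}\|\le R .
\]
Let $b_n=x_{2,n}-x_1$. For $n\neq m$, $\|b_n-b_m\|\ge\|v_n-v_m\|/\Lambda\ge\tau/\Lambda$. By reflexivity of $\ell_p$, pass to a subsequence with $b_n\to b$ weakly and $\|b_n-b\|\to v$; then $2v\ge\tau/\Lambda$ by the triangle inequality. Put $B=\kappa(\tau/2\Lambda)^p$. Lemma~\ref{lem:fork} with $a=x_1$ gives an $n$ with $\|x_{2,n}\|^p\le(2R)^p-B+\eta$, and therefore
\[
3(1-\eta)\theta<\|x_{3,n}\|\le R+\big((2R)^p-B+\eta\big)^{1/p}.
\]
This inequality involves only the numbers $\theta,\Lambda,\tau,\eta$, so we may let $\eta\to0$, which sends $R$ to $\theta\rho$. With $A=2\theta\rho$ we have $B\le A^p$, as $\kappa\le1$ and $\tau/2\Lambda\le\theta$, and \eqref{eq:bernoulli} gives $(A^p-B)^{1/p}\le A-B/(pA^{p-1})$. Hence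
\[
3\theta\le3\theta(1+\tau^s)-\frac{\kappa(\tau/2\Lambda)^p}{p(2\theta\rho)^{p-1}},
\qquad\text{so}\qquad
\kappa(2\Lambda)^{-p}\le3p\,\theta(4\theta)^{p-1}\tau^{s-p}.
\]
The left side is positive and independent of $\tau$, and since $s>p$ the right side tends to $0$ with $\tau$. This is a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $1<p<2$]
Let $f:\ell_p\to Y$ be a Lipschitz quotient map. By Proposition~\ref{prop:reduction}, $Y$ is reflexive and there is a bounded linear surjection $Q:L_p\to Y$, so $Q^*$ is an isomorphism of $Y^*$ onto a closed subspace of $L_q$, where $q>2$. Suppose there were an isomorphic embedding $j:\ell_2\to Y^*$. Then $j^*$ maps $Y^{**}=Y$ onto $\ell_2^*=\ell_2$, and $j^*\circ f:\ell_p\to\ell_2$ is a Lipschitz quotient map, contrary to Proposition~\ref{prop:ls} with $s=2$. So $Y^*$ has no subspace isomorphic to $\ell_2$, and Theorem~\ref{thm:JO} provides an isomorphic embedding $J:Y^*\to\ell_q$. Its adjoint $J^*$ maps $\ell_p$ onto $Y^{**}=Y$.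
\end{proof}

\begin{thebibliography}{9}

\bibitem{BJLPS}
Bates, Johnson, Lindenstrauss, Preiss and Schechtman, theorem on Lipschitz quotients of $L_p$, stated here as Theorem~\ref{thm:BJLPS}.

\bibitem{JO}
Johnson and Odell, \emph{Subspaces of $L_p$ which embed into $\ell_p$}, Compositio Math. 28 (1974).

\bibitem{LR}
Lima and Randrianarivony, Israel J. Math. 192 (2012).

\end{thebibliography}
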